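\title{An exact ring without self-duality}

\begin{abstract}
Azumaya proved that every exact ring has a Morita duality and conjectured that it has self-duality. We show that the conjecture is false. The counterexample is a local ring with radical square zero and composition length three on each side, namely a trivial extension of a skew Laurent series division ring. It belongs to a family $R_n$ $(n\in\mathbb Z)$ of pairwise non-isomorphic exact rings in which $R_{n+1}$ is the endomorphism ring of the injective hull of the simple left $R_n$-module, so that no finite chain of Morita dualities leads from $R_0$ back to $R_0$. Length three is minimal, and for trivial extensions the division ring must be infinite dimensional over its center.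
\end{abstract}

\section{Introduction}

Rings are associative with identity and modules are unital. We write $J=J(R)$ for the Jacobson radical and $E(X)$ for the injective hull of a module $X$. Endomorphisms of left modules are written on the right, so that a left $R$-module $E$ is an $R$-$\operatorname{End}({}_RE)$-bimodule.

A module $U$ is a \emph{cogenerator} if every module embeds in a product of copies of $U$. A bimodule ${}_RE_S$ \emph{defines a Morita duality} if ${}_RE$ and $E_S$ are injective cogenerators and the natural homomorphisms $R\to\operatorname{End}(E_S)$ and $S\to\operatorname{End}({}_RE)$ are isomorphisms. The model is the duality of vector spaces over a division ring $D$, given by ${}_DD_D$. In general $\operatorname{Hom}_R(-,E)$ turns left $R$-modules into right $S$-modules and $\operatorname{Hom}_S(-,E)$ goes back; injectivity makes these functors exact, the cogenerator property says that they kill no nonzero module, and the two isomorphisms say that they interchange ${}_RR$ with $E_S$ and ${}_RE$ with $S_S$. The ring $R$ \emph{has a Morita duality} if such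 a bimodule ${}_RE_S$ exists for some $S$, and it \emph{has self-duality} if one exists with $S=R$, equivalently with $S\cong R$. For example, a finite dimensional algebra $R$ over a field $k$ has self-duality: for $U=\operatorname{Hom}_k(R,k)$ both functors are $\operatorname{Hom}_k(-,k)$, and they send $U$ to $R$.

A bimodule ${}_RM_R$ is \emph{balanced} if every endomorphism of $M_R$ is a left multiplication and every endomorphism of ${}_RM$ is a right multiplication by an element of $R$. An artinian ring $R$ is \emph{exact} if it has a composition series of ideals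
\[
0=I_0<I_1<\dots<I_n=R
\]
such that each bimodule $I_i/I_{i-1}$ is balanced; we call these bimodules the \emph{layers}. Every commutative artinian ring is exact, since its layers are residue fields. For a local ring with $R/J=D$, exactness asks for the nearest noncommutative analogue: each layer is a copy of $D$ with the right action twisted by an automorphism (Lemma~\ref{lem:layer}). Azumaya proved that each exact ring has a Morita duality, and made the following conjecture.

\medskip
\noindent\textbf{Azumaya's conjecture.} \emph{Every exact ring has self-duality.}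
\medskip

The guess is a natural one. It is correct for rings of length at most two (Theorem~\ref{thm:C}), and for the rings of length three studied below the ring on the other side of the duality has the same residue division ring and the same layers as $R$. Only the way in which the layers are glued together can change. We show that it can change enough to give a different ring.

\begin{theorem}\label{thm:A}
There is a local artinian ring $R$ with $J(R)^2=0$, of composition length $3$ on each side, which is exact but has no self-duality.
\end{theorem}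

\begin{theorem}\label{thm:B}
There are local exact rings $R_n$ $(n\in\mathbb Z)$ as in Theorem~\ref{thm:A}, pairwise non-isomorphic, such that $R_{n+1}\cong\operatorname{End}({}_{R_n}E)$ with $E=E({}_{R_n}(R_n/J))$, for every $n$. Consequently there is no finite chain $R_0=A_0,A_1,\dots,A_m\cong R_0$ $(m\ge1)$ in which each consecutive pair is linked by a bimodule ${}_{A_i}E_{A_{i+1}}$ defining a Morita duality.
\end{theorem}

For a division ring $D$ and a $D$-bimodule $M$, the \emph{trivial extension} $D\ltimes M$ is the group $D\oplus M$ with multiplication $(d+m)(d'+m')=dd'+dm'+md'$. It is a local ring with radical $M$ and $M^2=0$.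

\begin{theorem}\label{thm:C}
\begin{enumerate}
\item[(i)] Every exact ring with $\operatorname{length}({}_RR)\le2$ has self-duality, so length $3$ in Theorem~\ref{thm:A} is minimal.
\item[(ii)] If $D$ is a division ring finite dimensional over its center and $M$ is a $D$-bimodule that is finite dimensional on both sides, then $D\ltimes M$ has self-duality.
\end{enumerate}
\end{theorem}

The rings $R_n$ are trivial extensions, so for rings of this type infinite dimension of $D$ over its center is unavoidable.

The ring on the other side of a duality of $D\ltimes M$ is $D\ltimes{}^{**}M$, where ${}^{**}M$ is a double dual (Section~\ref{sec:dual}). If $M$ has two layers, their gluing is a skew derivation $\delta$ of $D$, and the double dual conjugates $\delta$ by an automorphism (Section~\ref{sec:layers}). Section~\ref{sec:rings} constructs $D$ and $\delta$ so that the number of conjugations is recorded by an integer. To prove that no ring isomorphism changes this integer we determine all automorphisms of $D$ (Section~\ref{sec:aut}), reduce an isomorphism $R_n\cong R_{n'}$ to two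 equations in a rational function field (Section~\ref{sec:reduce}), and show that they force $n=n'$ (Section~\ref{sec:solve}). Section~\ref{sec:sharp} proves Theorem~\ref{thm:C}.

We put $\operatorname{Inn}(g)(d)=gdg^{-1}$, we write $1$ for identity maps, and ring homomorphisms are applied to matrices entrywise.

\section{The ring on the other side of a duality}\label{sec:dual}

We use four standard facts.
\begin{enumerate}
\item[(F1)] An injective module that contains a copy of every simple module is a cogenerator.
\item[(F2)] Over a left artinian ring every left module has essential socle and direct sums of injective left modules are injective. Hence every injective left module is a direct sum of injective hulls of simple modules.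
\item[(F3)] The functor $X\mapsto X^k$ (columns) is an equivalence from left $R$-modules to left $M_k(R)$-modules. It preserves injectivity, direct sums and endomorphism rings.
\item[(F4)] (Azumaya--Morita theorem, \cite[\S30]{AF}.) If $R$ is left artinian and ${}_RE$ is a finitely generated injective cogenerator, then ${}_RE_S$ with $S=\operatorname{End}({}_RE)$ defines a Morita duality.
\end{enumerate}

A local artinian ring has one indecomposable injective module, so the ring on the other side of a duality is determined up to matrix size. To follow chains of dualities we allow matrix rings on the first side as well.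

\begin{lemma}\label{lem:otherside}
Let $R$ be a local left artinian ring, $E=E({}_R(R/J))$ and $S=\operatorname{End}({}_RE)$. If $A\cong M_k(R)$ with $k\ge1$ and ${}_AU_B$ defines a Morita duality, then $B\cong M_l(S)$ for some $l\ge1$.
\end{lemma}

\begin{proof}
By (F3), ${}_AU$ corresponds to a nonzero injective left $R$-module, which by (F2) is a direct sum of copies of $E$ indexed by a nonempty set $I$. So ${}_AU=\bigoplus_{i\in I}U_i$ with each $U_i$ corresponding to $E$. If $I$ has $l<\infty$ elements, then $B\cong\operatorname{End}({}_AU)\cong\operatorname{End}({}_RE^l)\cong M_l(S)$. Suppose that $I$ is infinite. Let $\pi_i\in B$ be the element acting as the projection onto $U_i$, and let $\mathfrak b=\sum_i\pi_iB$. Every element of the right ideal $\mathfrak b$ kills all but finitely many $U_j$, so $1\notin\mathfrak b$. Since $U_B$ is a cogenerator, there is a nonzero homomorphism $B/\mathfrak b\to U_B$. The image $x$ of $1$ is nonzero and satisfies $x\pi_i=0$ for all $i$, which is absurd. (The finiteness of $I$ also follows from the linear compactness of reflexive modules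 \cite{Mu}.)
\end{proof}

A local ring has no idempotents other than $0$ and $1$, whereas $M_l(S)$ has others for $l\ge2$. So if $R$ has self-duality then $R\cong S$, and we have to compute $S$.

For a $D$-bimodule $M$ let ${}^*M=\operatorname{Hom}({}_DM,{}_DD)$, with the bimodule structure
\[
(df)(m)=f(md),\qquad (fd)(m)=f(m)d,
\]
and let ${}^{**}M={}^*({}^*M)$. Both duals are taken with respect to the \emph{left} structure. The evaluation map relates $M$ to the left dual of the \emph{right} dual of $M$, so it gives no isomorphism ${}^{**}M\cong M$.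

\begin{lemma}\label{lem:endE}
Let $D$ be a division ring, $M$ a $D$-bimodule, $R=D\ltimes M$ and $E=E({}_R(R/M))$. Then $E\cong D\oplus{}^*M$ as a left $D$-space, and $\operatorname{End}({}_RE)\cong D\ltimes{}^{**}M$.
\end{lemma}

\begin{proof}
The case $M=0$ is trivial, so let $M\ne0$. Let $W=\operatorname{Hom}_D({}_DR,{}_DD)$ with $(rf)(x)=f(xr)$. By adjunction $\operatorname{Hom}_R(-,W)\cong\operatorname{Hom}_D(-,D)$, which is exact, so ${}_RW$ is injective. Its socle is the annihilator of $J=M$, that is $\{f:f(M)=0\}$, which is a copy of $R/M$ via $f\mapsto f(1)$. The socle is essential: a nonzero submodule $X$ either is killed by $M$ or contains $MX\neq0$, which is killed by $M$. Hence $E\cong W$.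

Put $N={}^*M$ and write $f\in W$ as $(c,g)$ with $c=f(1)\in D$ and $g=f|_M\in N$. Evaluating $(d+m)f$ at $1$ and on $M$ gives
\[
(d+m)(c,g)=(dc+g(m),\,dg),
\]
so $W=D\oplus N$ as a left $D$-space. A left $D$-linear map $\varphi:W\to W$ has the form $(c,g)\varphi=(ca+\lambda(g),\,c\varphi_{12}+g\varphi_{22})$ with $a\in D$, $\lambda\in\operatorname{Hom}({}_DN,{}_DD)={}^{**}M$ and left linear maps $\varphi_{12}:D\to N$, $\varphi_{22}:N\to N$. It is $R$-linear if and only if $m\big((c,g)\varphi\big)=\big(m(c,g)\big)\varphi$ for all $c,g,m$, that is,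
\[
\big((c\varphi_{12}+g\varphi_{22})(m),\,0\big)=\big(g(m)a,\,g(m)\varphi_{12}\big).
\]
Since $M\neq0$, the element $g(m)$ takes every value in $D$, so the second coordinates force $\varphi_{12}=0$; the first coordinates then say $g\varphi_{22}=ga$. Thus the endomorphisms are the maps $(a,\lambda):(c,g)\mapsto(ca+\lambda(g),ga)$. Applying $(a,\lambda)$ and then $(a',\lambda')$ gives $(caa'+\lambda(g)a'+\lambda'(ga),\,gaa')$, which is the map $(aa',\lambda a'+a\lambda')$ for the bimodule structure of ${}^*N$. This is the multiplication of $D\ltimes{}^{**}M$.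
\end{proof}

\section{Bimodules with two layers}\label{sec:layers}

For $\gamma\in\operatorname{Aut}(D)$ let $D^\gamma$ be the bimodule $De$ with left basis $e$ and $ed=\gamma(d)e$.

\begin{lemma}\label{lem:layer}
A nonzero $D$-bimodule $L$ is balanced if and only if $L\cong D^\gamma$ for some $\gamma\in\operatorname{Aut}(D)$. The bimodule $D^\gamma$ is one-dimensional on each side.
\end{lemma}

\begin{proof}
In $D^\gamma$ we have $ce=e\gamma^{-1}(c)$, so $e$ is also a right basis. A right linear endomorphism is determined by $e\mapsto ce$, so it is left multiplication by $c$. A left linear one is determined by $e\mapsto ce=e\gamma^{-1}(c)$, so it is right multiplication by $\gamma^{-1}(c)$. Conversely, let $L\neq0$ be balanced. Then $\operatorname{End}({}_DL)$ is a nonzero quotient of $D$, hence a division ring, so $\dim{}_DL=1$. Write $L=De$ and $ed=\gamma(d)e$. Then $\gamma:D\to D$ is a ring homomorphism, hence injective, and it is onto because each endomorphism $e\mapsto ce$ of ${}_DL$ is a right multiplication.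
\end{proof}

With one layer nothing happens. If $f\in{}^*(D^\gamma)$ has $f(e)=1$, then $(df)(e)=\gamma(d)$, so $df=f\gamma(d)$ and ${}^*(D^\gamma)\cong D^{\gamma^{-1}}$; hence ${}^{**}(D^\gamma)\cong D^\gamma$.

Now take two layers. Let $\sigma,\rho\in\operatorname{Aut}(D)$. A \emph{$\rho$-derivation} is an additive map $\delta:D\to D$ with
\[
\delta(dd')=d\,\delta(d')+\delta(d)\rho(d');
\]
this says exactly that $\Phi=\begin{pmatrix}1&\delta\\0&\rho\end{pmatrix}$ is a ring homomorphism $D\to M_2(D)$. Let $M(\sigma;\rho,\delta)$ be the bimodule with left basis $e=(e_1,e_2)^T$ and $ed=\Phi(\sigma(d))e$, that is,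
\[
e_1d=\sigma(d)e_1+\delta\sigma(d)e_2,\qquad e_2d=\rho\sigma(d)e_2,
\]
and let $R(\sigma;\rho,\delta)=D\ltimes M(\sigma;\rho,\delta)$. The layers of $M(\sigma;\rho,\delta)$ are $D^{\rho\sigma}$ and $D^\sigma$, the automorphism $\rho$ compares them, and $\delta$ is the gluing. Every exact trivial extension $D\ltimes M$ of left length $3$ is of this form: its series of ideals passes through the unique maximal ideal $M$, and one takes for $e_2$ and $e_1$ lifts of the generators given by Lemma~\ref{lem:layer}.

\begin{proposition}\label{prop:double}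
The ring $R=R(\sigma;\rho,\delta)$ is local and exact, $J^2=0$, and $R$ has length $3$ on each side. For $E=E({}_R(R/J))$ we have
\[
\operatorname{End}({}_RE)\cong R':=R(\sigma;\rho,\rho\delta\rho^{-1}),
\]
and ${}_RE_{R'}$ defines a Morita duality.
\end{proposition}

\begin{proof}
Let $M=M(\sigma;\rho,\delta)$. The chain of ideals $0\subset De_2\subset M\subset R$ has layers $D^{\rho\sigma}$, $D^\sigma$, $D^1$, on which $R$ acts through $D$. Lemma~\ref{lem:layer} gives exactness and the lengths.

Record $M$ by the triple $(\sigma,\tau,\Delta)=(\sigma,\rho\sigma,\delta\sigma)$, so that $e_1d=\sigma(d)e_1+\Delta(d)e_2$ and $e_2d=\tau(d)e_2$. Let $f_1,f_2\in{}^*M$ be given by $f_i(e_i)=1$ and $f_i(e_j)=0$ for $i\ne j$; they form a right basis. From $(df_i)(e_j)=f_i(e_jd)$ we get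
\[
df_1=f_1\sigma(d),\qquad df_2=f_1\Delta(d)+f_2\tau(d).
\]
Replacing $d$ by $\sigma^{-1}(d)$ in the first equation and by $\tau^{-1}(d)$ in the second,
\[
f_2d=\tau^{-1}(d)f_2-\sigma^{-1}\Delta\tau^{-1}(d)f_1,\qquad f_1d=\sigma^{-1}(d)f_1 .
\]
So $f_2,f_1$ span ${}^*M$ on the left, and they are left independent because $af_2+bf_1=f_1(\Delta(a)+\sigma(b))+f_2\tau(a)$. Thus ${}^*M$ is of the same kind, with triple $(\tau^{-1},\sigma^{-1},-\sigma^{-1}\Delta\tau^{-1})$. Applying this rule twice, ${}^{**}M$ has the triple $(\sigma,\tau,\tau\sigma^{-1}\Delta\tau^{-1}\sigma)$, and $\tau\sigma^{-1}\Delta\tau^{-1}\sigma=\rho\,\delta\sigma\,\sigma^{-1}\rho^{-1}\sigma=(\rho\delta\rho^{-1})\sigma$. Lemma~\ref{lem:endE} gives $\operatorname{End}({}_RE)\cong R'$ and $\dim{}_DE=3$. So ${}_RE$ is finitely generated, it is a cogenerator by (F1), and (F4) applies.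
\end{proof}

By Lemma~\ref{lem:otherside} and Proposition~\ref{prop:double}, $R$ has self-duality if and only if $R\cong R'$. Before building an example with $R\not\cong R'$ we list the easy reasons for $R\cong R'$; they dictate the construction. For $q\in D$ the map $d\mapsto dq-q\rho(d)$ is a $\rho$-derivation, called \emph{inner}. The following lemma is used here and again in Section~\ref{sec:aut}.

\begin{lemma}\label{lem:comm}
Let $K$ be a field and $1\ne\gamma\in\operatorname{Aut}(K)$. Every $\gamma$-derivation $\lambda$ of $K$ has the form $\lambda(b)=c(\gamma(b)-b)$ with $c\in K$, so it is inner.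
\end{lemma}

\begin{proof}
From $\lambda(bb')=\lambda(b'b)$ we get $\lambda(b)(\gamma(b')-b')=\lambda(b')(\gamma(b)-b)$. Fix $b'$ with $\gamma(b')\ne b'$ and put $c=\lambda(b')/(\gamma(b')-b')$.
\end{proof}

In each of the following cases $R\cong R'$.
\begin{enumerate}
\item[(O1)] \emph{$\rho\delta\rho^{-1}-\delta$ is inner.} In the basis $e_1-qe_2,\,e_2$ of $M(\sigma;\rho,\delta)$ the derivation $\delta$ is replaced by $c\mapsto\delta(c)+cq-q\rho(c)$.
\item[(O2)] \emph{$D$ is commutative.} If $\rho=1$ then $\rho\delta\rho^{-1}=\delta$. If $\rho\ne1$ then $\delta$ is inner by Lemma~\ref{lem:comm}, given by some $q$, and $\rho\delta\rho^{-1}$ is inner, given by $\rho(q)$; so (O1) applies.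
\item[(O3)] \emph{$\rho=\operatorname{Inn}(g)$ is inner.} The basis $e_1,\,g^{-1}e_2$ shows $M(\sigma;\rho,\delta)\cong M(\sigma;1,\delta')$ with $\delta'(d)=\delta(d)g$, and this bimodule is isomorphic to its double dual.
\item[(O4)] \emph{$\rho\sigma=\sigma\rho$.} Let $e'$ be the basis of $J(R')$ and $\Phi'=\rho\Phi\rho^{-1}$, the homomorphism belonging to $\rho\delta\rho^{-1}$. The map $\psi(d+a_1e_1+a_2e_2)=\rho(d)+\rho(a_1)e'_1+\rho(a_2)e'_2$ satisfies $\psi(ed)=\Phi'(\rho\sigma d)e'$ and $\psi(e)\psi(d)=\Phi'(\sigma\rho d)e'$, so it is a ring isomorphism $R\to R'$.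
\end{enumerate}
So we need a noncommutative $D$, an outer automorphism $\rho$ that moves $\delta$ modulo inner derivations, and a twist $\sigma$ whose only task is to prevent $\rho$ from inducing a ring isomorphism. We also need $\operatorname{Aut}(D)$ to be small enough to be listed.

\section{The rings $R_n$}\label{sec:rings}

\subsection*{The division ring}
Let $K=\mathbb Q(x_n:n\in\mathbb Z)$, with the commuting automorphisms
\[
\theta(x_n)=x_{n+1},\qquad\eta(x_n)=x_n+1,
\]
and put $u=x_0$. Let $D=K((t;\theta))$ be the ring of series $\sum_{n\ge n_0}a_nt^n$ with $a_n\in K$ and $ta=\theta(a)t$. The order $v$ in $t$ satisfies $v(dd')=v(d)+v(d')$, and $D$ is complete for $v$. Put $V=\{v\ge0\}$ and $\mathfrak m=\{v\ge1\}$, so that $V/\mathfrak m=K$. Every nonzero element is $at^n(1-z)$ with $a\in K^*$ and $z\in\mathfrak m$, and $1-z$ has the inverse $\sum z^i$; so $D$ is a division ring.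

There are two obvious kinds of automorphisms besides the inner ones. For $s\in K^*$ let $\rho_s(\sum a_nt^n)=\sum a_n(st)^n$. The element $(st)^n$ is $t^n$ times an element of $K^*$, and $(st)a=\theta(a)(st)$, so $\rho_s$ is a ring homomorphism; from $\rho_s\rho_{s'}=\rho_{ss'}$ it is an automorphism. For $a\in\operatorname{Aut}(K)$ commuting with $\theta$ let $\hat a(\sum a_nt^n)=\sum a(a_n)t^n$. We choose
\[
\rho=\rho_u,\qquad\sigma=\hat\eta .
\]

\begin{lemma}\label{lem:basic}
\begin{enumerate}
\item[(a)] If $y=\sum y_it^i\in D$ and $j\in\mathbb Z$ satisfy $yb=\theta^j(b)y$ for all $b\in K$, then $y=y_jt^j$. In particular an element commuting with $K$ lies in $K$.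
\item[(b)] If $\rho_s=\operatorname{Inn}(g)$, then $g\in K^*$ and $s=g/\theta(g)$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) For $b=x_0$ the coefficient of $t^i$ gives $y_i(x_i-x_j)=0$. (b) Since $\rho_s$ fixes $K$, part (a) gives $g\in K^*$, and $st=gtg^{-1}=g\theta(g)^{-1}t$.
\end{proof}

Elements of the form $g/\theta(g)$ are detected by counting prime factors along $\theta$-orbits. Let $\mathcal P=\mathbb Q[x_n:n\in\mathbb Z]$, a unique factorization domain. Primes of $\mathcal P$ are taken up to factors in $\mathbb Q^*$, and $v_p(f)$ is the exponent of $p$ in $f\in K^*$. Both $\theta$ and $\eta$ are automorphisms of $\mathcal P$, so they permute the primes, and $v_{\theta p}(\theta f)=v_p(f)=v_{\eta p}(\eta f)$. The primes $\theta^jp$ $(j\in\mathbb Z)$ are distinct, because $\theta^j$ shifts by $j$ the largest index of a variable occurring in $p$. For a $\theta$-orbit $\mathcal O$ of primes put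
\[
\deg_{\mathcal O}(f)=\sum_{p\in\mathcal O}v_p(f).
\]
This is a homomorphism $K^*\to\mathbb Z$ with $\deg_{\mathcal O}(\theta f)=\deg_{\mathcal O}(f)$, so it vanishes on $g/\theta(g)$. Let $\mathcal O_0=\{x_n:n\in\mathbb Z\}$. Since $\deg_{\mathcal O_0}(u)=1$, the automorphism $\rho$ is outer, and (O3) is avoided. We have
\begin{equation}\label{eq:conj}
\sigma\rho_s\sigma^{-1}=\rho_{\eta(s)},
\end{equation}
since both sides fix $K$, send $t$ to $\eta(s)t$ and are continuous. So $\sigma\rho\sigma^{-1}\rho^{-1}=\rho_{(x_0+1)/x_0}$, which is outer because $\deg_{\mathcal O_0}((x_0+1)/x_0)=-1$. Thus (O4) fails even modulo inner automorphisms.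

\subsection*{The derivation}
We look for a $\rho$-derivation $\delta$ with $\delta(t)=0$ that restricts to a derivation $\partial$ of $K$. Applying $\delta$ to $ta=\theta(a)t$ gives $t\,\partial a=\partial(\theta a)ut$, so $\partial$ must satisfy
\begin{equation}\label{eq:rel}
\theta\partial=u\,\partial\theta .
\end{equation}
On the generators this reads $\theta(\partial x_n)=x_0\,\partial x_{n+1}$, a recursion that determines all $\partial x_n$ from $\partial x_0$. Starting from $\partial x_0=1$, define the derivation $\partial$ of $K$ by
\[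
\partial x_0=1,\qquad\partial x_n=(x_0x_1\cdots x_{n-1})^{-1}\ \ (n>0),\qquad\partial x_{-j}=x_{-1}x_{-2}\cdots x_{-j}\ \ (j>0).
\]
The recursion holds: both sides equal $(x_1\cdots x_n)^{-1}$ for $n\ge0$, they equal $x_0$ for $n=-1$, and they equal $x_{n+1}\cdots x_{-1}x_0$ for $n\le-2$. Both sides of \eqref{eq:rel} are additive maps $\lambda$ with $\lambda(ab)=\theta(a)\lambda(b)+\lambda(a)\theta(b)$, and such a map is determined by its values on the $x_n$. So \eqref{eq:rel} holds on $K$.

For $a\in K$ let $\phi(a)=\begin{pmatrix}a&\partial a\\0&a\end{pmatrix}$, a ring homomorphism $K\to M_2(K)$, and let $T=\begin{pmatrix}t&0\\0&ut\end{pmatrix}$. Then $T\phi(a)=\phi(\theta a)T$: the diagonal entries agree, and the corner entries are $t\,\partial a=\theta(\partial a)t$ and $\partial(\theta a)ut$, which agree by \eqref{eq:rel}. Hence $T^n\phi(a)=\phi(\theta^na)T^n$ for all $n\in\mathbb Z$, and $\Phi(\sum a_nt^n)=\sum\phi(a_n)T^n$ is a ring homomorphism $D\to M_2(D)$. It has the form $\begin{pmatrix}1&\delta\\0&\rho\end{pmatrix}$ with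
\[
\delta\Big(\sum a_nt^n\Big)=\sum\partial(a_n)(ut)^n ,
\]
so $\delta$ is a $\rho$-derivation with $\delta|_K=\partial$ and $\delta(t)=0$.

For $n\in\mathbb Z$ put $\delta_n=\rho^n\delta\rho^{-n}$ and $\Phi_n=\rho^n\Phi\rho^{-n}=\begin{pmatrix}1&\delta_n\\0&\rho\end{pmatrix}$. Since $\rho$ fixes $K$, $\rho^{n}(t)=u^{n}t$ and $\partial u=1$,
\begin{equation}\label{eq:deltan}
\delta_n|_K=\partial,\qquad\delta_n(t)=\rho^n\big(\partial(u^{-n})ut\big)=\rho^n(-nu^{-n}t)=-nt .
\end{equation}
This is the integer that counts conjugations; it appears because $\partial u\neq0$. Define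
\[
M_n=M(\sigma;\rho,\delta_n),\qquad R_n=D\ltimes M_n .
\]
By Proposition~\ref{prop:double} each $R_n$ is local and exact with $J^2=0$ and length $3$ on each side, and $\operatorname{End}({}_{R_n}E(R_n/J))\cong R_{n+1}$.

\subsection*{The model computation}
The simplest way for $R_n$ and $R_{n'}$ to be isomorphic is (O1): $\delta_{n'}(d)-\delta_n(d)=dq-q\rho(d)$ for some $q\in D$. For $d\in K$ the left side vanishes, so $q\in K$ by Lemma~\ref{lem:basic}(a). For $d=t$ we get $(n-n')t=tq-qut$, that is, $n-n'=\theta(q)-uq$. The next lemma excludes this for $n\ne n'$, and the general proof will end in the same equation.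

\begin{lemma}\label{lem:key}
If $N\in\mathbb Z$, $q\in K$ and $N=\theta(q)-x_0q$, then $N=0$.
\end{lemma}

\begin{proof}
If $q\in\mathbb Q$, then $N=q-x_0q$ forces $q=0$ and $N=0$. Suppose $q\notin\mathbb Q$, and let $a\le b$ be the least and largest $i$ with $\partial q/\partial x_i\ne0$; such $i$ exist in characteristic $0$. Apply $\partial/\partial x_{b+1}$ to $\theta(q)=N+x_0q$. The left side gives $\theta(\partial q/\partial x_b)\ne0$, and the right side gives $0$ unless $b+1=0$. So $a\le b=-1$. Now apply $\partial/\partial x_a$. The left side gives $\theta(\partial q/\partial x_{a-1})=0$ and the right side gives $x_0\,\partial q/\partial x_a\ne0$, a contradiction.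
\end{proof}

A general isomorphism $R_n\to R_{n'}$ induces an arbitrary automorphism on $D=R_n/J$, so we need to know all of them.

\section{Automorphisms of $D$}\label{sec:aut}

For a M\"obius transformation $\mu\in PGL_2(\mathbb Q)$, viewed as a rational function in one variable, let $\mu_*\in\operatorname{Aut}(K)$ be given by $\mu_*(x_n)=\mu(x_n)$ for all $n$. It commutes with $\theta$.

\begin{lemma}\label{lem:autK}
If $a\in\operatorname{Aut}(K)$ commutes with $\theta$, then $a=\theta^m\mu_*$ with $m\in\mathbb Z$ and $\mu\in PGL_2(\mathbb Q)$.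
\end{lemma}

\begin{proof}
Let $f=a(x_0)$ and $g=a^{-1}(x_0)$; they are not in $\mathbb Q$, and $a(x_i)=\theta^i(f)$. Let $p\le p'$ be the least and largest $i$ with $\partial f/\partial x_i\ne0$, and $r\le r'$ the same for $g$. In characteristic $0$ a rational function does not involve a variable with respect to which its derivative is zero, so $f\in\mathbb Q(x_p,\dots,x_{p'})$ and $g\in\mathbb Q(x_r,\dots,x_{r'})$. The element $x_0=a(g)$ is obtained by substituting $\theta^i(f)$ for $x_i$ in $g$, so the chain rule gives
\[
\frac{\partial x_0}{\partial x_j}=\sum_{i=r}^{r'}a\Big(\frac{\partial g}{\partial x_i}\Big)\,\theta^i\Big(\frac{\partial f}{\partial x_{j-i}}\Big).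
\]
For $j=p'+r'$ and $i<r'$ we have $j-i>p'$, so only the term $i=r'$ survives, and it is nonzero; hence $p'+r'=0$. For $j=p+r$ and $i>r$ we have $j-i<p$, so only the nonzero term $i=r$ survives; hence $p+r=0$. Then $p'=-r'\le-r=p$, so $p=p'$ and $r=r'=-p$. Thus $f=\mu(x_p)$ and $g=\nu(x_{-p})$ with rational functions $\mu,\nu$ in one variable, and $x_0=\nu(\theta^{-p}f)=\nu(\mu(x_0))$. So $\mathbb Q(\mu(x_0))=\mathbb Q(x_0)$. The degree $[\mathbb Q(x):\mathbb Q(\mu(x))]$ is the larger of the degrees of the numerator and the denominator of $\mu$ in lowest terms, so $\mu$ is a M\"obius transformation. Finally $a(x_i)=\mu(x_{i+p})=\theta^p\mu_*(x_i)$.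
\end{proof}

\begin{proposition}\label{prop:autD}
Every $\alpha\in\operatorname{Aut}(D)$ has the form $\operatorname{Inn}(g)\,\rho_s\,\hat a$ with $g\in D^*$, $s\in K^*$ and $a=\mu_*$ for some $\mu\in PGL_2(\mathbb Q)$.
\end{proposition}

\begin{proof}
An abstract automorphism need not respect $t$, $K$ or the topology a priori. We first recover $v$ from the ring structure, then pass to the residue field, and then move $\alpha(K)$ back to $K$ by successive conjugations.

\emph{$\alpha$ preserves $v$.} Let $z\in\mathfrak m$. Since $\mathbb Q$ is central and $D$ is complete, $X\mapsto z$ defines a ring homomorphism $\mathbb Q[[X]]\to D$, and the binomial series gives an $n$-th root of $1+z$ for every $n\ge1$. So $v(\alpha(1+z))$ is divisible by every $n$, hence $0$, and $v(\alpha(z))\ge0$. Thus $\alpha(\mathfrak m)\subseteq V$. Suppose $0\ne z\in\mathfrak m$ has $v(\alpha(z))=0$, and pick $y$ with $v(\alpha(y))<0$. For large $k$ we have $z^ky\in\mathfrak m$ but $v(\alpha(z^ky))=v(\alpha(y))<0$, a contradiction. So $\alpha(\mathfrak m)\subseteq\mathfrak m$, and the same for $\alpha^{-1}$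 gives $\alpha(\mathfrak m)=\mathfrak m$. Then $\alpha$ preserves $V=\{y:y\mathfrak m\subseteq\mathfrak m\}$, its unit group $\{v=0\}$, and $\mathfrak m^2=\{v\ge2\}$. Hence $v(\alpha(t))=1$, and $v(\alpha(wt^k))=k$ for every unit $w$ of $V$. In particular $\alpha$ is continuous.

\emph{The residue field.} Let $a_0$ be the automorphism of $V/\mathfrak m=K$ induced by $\alpha$, and write $\alpha(t)=wt$ with $w$ a unit of $V$. Conjugation by $t$ induces $\theta$ on $V/\mathfrak m$, and conjugation by $w$ induces $1$ because $K$ is commutative. Reducing $\alpha(t)\alpha(b)\alpha(t)^{-1}=\alpha(\theta b)$ modulo $\mathfrak m$ gives $\theta a_0(b)=a_0\theta(b)$ for $b\in K$. So $\hat a_0$ is defined, and $\alpha_1=\alpha\hat a_0^{-1}$ satisfies $\alpha_1(b)\equiv b\pmod{\mathfrak m}$ for $b\in K$.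

\emph{Straightening.} Suppose $k\ge1$ and $\alpha_k\in\operatorname{Aut}(D)$ satisfies $\alpha_k(b)\equiv b\pmod{\mathfrak m^k}$ for $b\in K$. Write $\alpha_k(b)\equiv b+\lambda(b)t^k\pmod{\mathfrak m^{k+1}}$ with $\lambda(b)\in K$. The coefficient of $t^k$ in $\alpha_k(b)\alpha_k(b')$ is $b\lambda(b')+\lambda(b)\theta^k(b')$, so $\lambda$ is a $\theta^k$-derivation of $K$. As $\theta^k\ne1$, Lemma~\ref{lem:comm} gives $\lambda(b)=c(\theta^k(b)-b)$. For $h_k=1+ct^k$,
\[
h_kbh_k^{-1}\equiv(b+c\theta^k(b)t^k)(1-ct^k)\equiv b+\lambda(b)t^k\equiv\alpha_k(b)\pmod{\mathfrak m^{k+1}},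
\]
so $\alpha_{k+1}=\operatorname{Inn}(h_k^{-1})\alpha_k$ satisfies $\alpha_{k+1}(b)\equiv b\pmod{\mathfrak m^{k+1}}$. The products $g_k=h_k^{-1}\cdots h_1^{-1}$ have $g_k-g_{k-1}\in\mathfrak m^k$, so they converge to some $g'\in1+\mathfrak m$, and $\alpha'=\operatorname{Inn}(g')\alpha_1$ fixes $K$ pointwise, as $\alpha'(b)=\lim\alpha_{k+1}(b)$. Applying $\alpha'$ to $tb=\theta(b)t$ and using Lemma~\ref{lem:basic}(a) with $j=1$, we get $\alpha'(t)=st$ with $s\in K^*$. By continuity $\alpha'=\rho_s$.

Hence $\alpha=\operatorname{Inn}(g')^{-1}\rho_s\hat a_0$. By Lemma~\ref{lem:autK}, $a_0=\theta^ma$ with $a=\mu_*$. The extension of $\theta^m$ to $D$ is $\operatorname{Inn}(t^m)$, and $\rho_s\operatorname{Inn}(t^m)=\operatorname{Inn}(\rho_s(t^m))\rho_s$.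
\end{proof}

\section{From an isomorphism to two equations in $K$}\label{sec:reduce}

\begin{proposition}\label{prop:reduce}
If $R_n\cong R_{n'}$, then there are $s,g\in K^*$ and $q\in K$ such that, with $N=n-n'$,
\begin{align}
u\,\frac{\partial s}{s}+N&=\theta(q)-uq,\label{eq:E1}\\
\eta(s)/s&=g/\theta(g).\label{eq:E2}
\end{align}
\end{proposition}

\begin{proof}
Let $\psi:R_n\to R_{n'}$ be a ring isomorphism. It maps the radical $M_n$ onto $M_{n'}$ and induces $\alpha\in\operatorname{Aut}(D)$ on the quotients. Since $\psi(d)-\alpha(d)\in M_{n'}$ and $M_{n'}^2=0$, we have $\psi(dmd')=\alpha(d)\psi(m)\alpha(d')$ for $m\in M_n$. So $\psi(e)$ is a left basis of $M_{n'}$, and $\psi(e)=Pe'$ with $P=(p_{ij})\in GL_2(D)$, where $e,e'$ are the defining bases. Now $\psi(ed)=\alpha(\Phi_n(\sigma d))Pe'$ and $\psi(e)\alpha(d)=P\Phi_{n'}(\sigma\alpha d)e'$. With $c=\sigma(d)$ and $\beta=\sigma\alpha\sigma^{-1}$,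
\begin{equation}\label{eq:P}
\alpha(\Phi_n(c))\,P=P\,\Phi_{n'}(\beta(c))\qquad(c\in D).
\end{equation}

\emph{Step 1: $P$ is upper triangular.} This says that $\psi$ cannot mix the two layers, and it holds because $\delta_{n'}$ is not inner. The second row of \eqref{eq:P} is
\[
\alpha\rho(c)p_{21}=p_{21}\beta(c),\qquad\alpha\rho(c)p_{22}=p_{21}\delta_{n'}(\beta c)+p_{22}\rho(\beta c).
\]
Suppose $p_{21}\ne0$ and put $y=p_{21}^{-1}p_{22}$. Substituting $\alpha\rho(c)=p_{21}\beta(c)p_{21}^{-1}$ into the second equation gives $\delta_{n'}(d')=d'y-y\rho(d')$ for all $d'=\beta(c)\in D$. For $d'=x_0$ the left side is $1$, while the right side $x_0y-yx_0$ has $t^0$-coefficient $0$. So $p_{21}=0$, and then $p:=p_{11}\ne0$ and $p_{22}\ne0$.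

\emph{Step 2: separating $\sigma$ from the rest.} The $(1,1)$ entry of \eqref{eq:P} is $\alpha(c)p=p\beta(c)$, so $\beta=\operatorname{Inn}(p^{-1})\alpha$ and
\begin{equation}\label{eq:inn}
\sigma\alpha\sigma^{-1}\in\operatorname{Inn}(D^*)\,\alpha .
\end{equation}
This is the only trace that $\sigma$ leaves. Indeed, $\Phi_{n'}(\beta c)=\Phi_{n'}(p)^{-1}\Phi_{n'}(\alpha c)\Phi_{n'}(p)$, so with $Q=P\Phi_{n'}(p)^{-1}$ equation \eqref{eq:P} becomes
\begin{equation}\label{eq:Q}
\alpha(\Phi_n(c))\,Q=Q\,\Phi_{n'}(\alpha(c)),\qquad Q=\begin{pmatrix}1&q\\0&r\end{pmatrix},\quad r\ne0 .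
\end{equation}
From now on we use only \eqref{eq:inn} and \eqref{eq:Q}, and both survive the removal of an inner factor. Let $\alpha=\operatorname{Inn}(h)\alpha_0$. Then $\sigma\alpha\sigma^{-1}=\operatorname{Inn}(\sigma h)\sigma\alpha_0\sigma^{-1}$ shows that \eqref{eq:inn} holds for $\alpha_0$. Equation \eqref{eq:Q} reads $h\alpha_0(\Phi_n(c))h^{-1}Q=Q\Phi_{n'}(h)\Phi_{n'}(\alpha_0c)\Phi_{n'}(h)^{-1}$, so it holds for $\alpha_0$ with $h^{-1}Q\Phi_{n'}(h)$ in place of $Q$, and this matrix is invertible, upper triangular, with $(1,1)$ entry $1$. By Proposition~\ref{prop:autD} we may assume $\alpha=\rho_s\hat a$ with $a=\mu_*$.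

\emph{Step 3: $\mu$ is the identity.} Take $c=b\in K$ in \eqref{eq:Q}; then $\alpha(b)=a(b)\in K$. The $(2,2)$ entry is $a(b)r=ra(b)$, so $r\in K^*$ by Lemma~\ref{lem:basic}(a). The $(1,2)$ entry is
\[
a(b)q-q\,a(b)=\partial(a(b))-a(\partial b)\,r .
\]
The right side lies in $K$. Write $q=\sum q_it^i$. For $a(b)=x_0$ the coefficient of $t^i$ on the left is $q_i(x_0-x_i)$, so $q_i=0$ for $i\ne0$ and $q\in K$. The left side is therefore $0$, and $\partial(a(b))=r\,a(\partial b)$ for all $b\in K$. For $b=x_0$ this gives $r=\mu'(x_0)$. For $b=x_1$ it gives $\mu'(x_1)/x_0=\mu'(x_0)/\mu(x_0)$, that is, $\mu'(x_1)=x_0\mu'(x_0)/\mu(x_0)$. This element lies in $\mathbb Q(x_1)\cap\mathbb Q(x_0)=\mathbb Q$, so $\mu'$ is a nonzero constant $\kappa$, and $\kappa=x_0\kappa/\mu(x_0)$ gives $\mu(x_0)=x_0$. Thus $a=1$, $r=1$ and $\alpha=\rho_s$.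

\emph{Step 4: the equations.} Take $c=t$ in \eqref{eq:Q}. By \eqref{eq:deltan}, $\alpha\delta_n(t)=-nst$ and $\delta_{n'}(st)=s\delta_{n'}(t)+\partial(s)\rho(t)=-n'st+\partial(s)ut$. The $(1,2)$ entry $\alpha(t)q+\alpha\delta_n(t)=\delta_{n'}(st)+q\rho(st)$ is
\[
s\theta(q)t-nst=-n'st+\partial(s)ut+qsut,
\]
and division by $st$ gives \eqref{eq:E1}. By \eqref{eq:conj} and \eqref{eq:inn}, $\rho_{\eta(s)/s}$ is inner, and Lemma~\ref{lem:basic}(b) gives \eqref{eq:E2}.
\end{proof}

\section{The two equations force $n=n'$}\label{sec:solve}

For $s=1$ equation \eqref{eq:E1} is the equation of Lemma~\ref{lem:key}. For other $s$ it can have solutions with $N\ne0$: the pair $s=u^{-N}$, $q=0$ is one, and it corresponds to the automorphism $\rho^{-N}$ of (O4). Equation \eqref{eq:E2} will remove the variables $x_n$ from $s$. It does not remove all primes, since for instance $\eta(x_1-x_0)=x_1-x_0$. The remaining primes are removed by \eqref{eq:E1}, which forces them to divide their own derivatives; we first show that this is impossible.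

Let $F_j=\mathbb Q(x_{-1},\dots,x_{-j})$ for $j\ge1$ and $F_0=\mathbb Q$. The formulas for $\partial x_{-j}$ show that $\partial F_j\subseteq F_j$.

\begin{lemma}\label{lem:descent}
If $y\in F_j$ and $\partial y\in\mathbb Q$, then $\partial y=0$.
\end{lemma}

\begin{proof}
We use induction on $j$; the case $j=0$ is trivial. Let $j\ge1$ and $X=x_{-j}$. Then $\partial X=\epsilon X$ with $\epsilon=x_{-1}\cdots x_{-(j-1)}\in F_{j-1}$ (and $\epsilon=1$ for $j=1$). On the Laurent series field $F_{j-1}((X))\supset F_j$ the map $\sum a_iX^i\mapsto\sum(\partial a_i+i\epsilon a_i)X^i$ is a derivation, as one sees on products $aX^i\cdot bX^k$. It agrees with $\partial$ on $F_{j-1}$ and on $X$, hence on $F_j$. Comparing coefficients of $X^0$, the constant term $y_0\in F_{j-1}$ of $y$ satisfies $\partial y_0=\partial y\in\mathbb Q$, and the induction hypothesis applies to $y_0$.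
\end{proof}

Let $\mathcal L=\mathbb Q[x_n^{\pm1}:n\in\mathbb Z]$. An element $f\in K^*$ lies in $\mathcal L$ if and only if $v_p(f)\ge0$ for all primes $p\notin\mathcal O_0$. We have $\theta^{\pm1}(\mathcal L)=\mathcal L$, and $\partial\mathcal P\subseteq\mathcal L$ because $\partial x_n\in\mathcal L$ for all $n$.

\begin{lemma}\label{lem:noprime}
No prime $p\notin\mathcal O_0$ of $\mathcal P$ divides $\partial p$ in $\mathcal L$.
\end{lemma}

\begin{proof}
Suppose $p\mid\partial p$ in $\mathcal L$. By \eqref{eq:rel}, $\partial\theta=u^{-1}\theta\partial$ and $\partial\theta^{-1}=\theta^{-1}(u)\theta^{-1}\partial$, where $u$ and $\theta^{-1}(u)$ are units of $\mathcal L$; so $\theta^{\pm1}p$ has the same property. We may therefore assume that $0$ is the largest index of a variable occurring in $p$; this is the position in which $\partial$ has polynomial coefficients. Choose $m\geq 0$ with $p\in\mathcal B[x_0]$, where $\mathcal B=\mathbb Q[x_{-m},\dots,x_{-1}]$, and write $p=\sum_{j\le d}c_jx_0^j$ with $c_j\in\mathcal B$, $c_d\ne0$, $d\ge1$. Since $\partial\mathcal B\subseteq\mathcal B$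 and $\partial x_0=1$,
\[
\partial p=\sum_j\big(\partial c_j+(j+1)c_{j+1}\big)x_0^j\in\mathcal B[x_0]\qquad(c_{d+1}=0).
\]
Some monomial times $\partial p$ is divisible by $p$ in $\mathcal P$, and $p$ divides no monomial because $p\notin\mathcal O_0$. So $\partial p=\lambda p$ with $\lambda\in\mathcal P$, and $\lambda\in\mathcal B[x_0]$ as a quotient of two elements of $\mathcal B[x_0]$ that is a polynomial. Since $\deg_{x_0}\partial p\le d$, we get $\lambda\in\mathcal B$. The coefficients of $x_0^d$ and $x_0^{d-1}$ give $\partial c_d=\lambda c_d$ and $\partial c_{d-1}+dc_d=\lambda c_{d-1}$. For $y=c_{d-1}/c_d\in F_m$,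
\[
\partial y=\frac{\partial c_{d-1}}{c_d}-y\,\frac{\partial c_d}{c_d}=(\lambda y-d)-\lambda y=-d\ne0,
\]
which contradicts Lemma~\ref{lem:descent}.
\end{proof}

\begin{proposition}\label{prop:solve}
If $N\in\mathbb Z$, $s,g\in K^*$ and $q\in K$ satisfy \eqref{eq:E1} and \eqref{eq:E2}, then $N=0$.
\end{proposition}

\begin{proof}
\emph{The orbit $\mathcal O_0$.} Since $\eta$ commutes with $\theta$, it permutes the $\theta$-orbits of primes, and $\deg_{\eta\mathcal O}(\eta s)=\deg_{\mathcal O}(s)$. By \eqref{eq:E2}, $\deg_{\eta\mathcal O}(\eta s)=\deg_{\eta\mathcal O}(s)$. So $\deg_{\eta\mathcal O}(s)=\deg_{\mathcal O}(s)$ for every orbit $\mathcal O$. The orbits $\eta^i\mathcal O_0=\{x_n+i:n\in\mathbb Z\}$ $(i\in\mathbb Z)$ are distinct, $s$ has the same degree along all of them, and $s$ has only finitely many prime factors. Hence $\deg_{\mathcal O_0}(s)=0$.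

\emph{One prime per orbit.} Let $H=\{\theta(w)/w:w\in K^*\}$, a subgroup of $K^*$. For $j>0$ we have $\theta^j(p)/p=\theta(w)/w$ with $w=p\,\theta(p)\cdots\theta^{j-1}(p)$; for $j<0$, $\theta^j(p)/p$ is the inverse of $\theta^{-j}(p')/p'$ with $p'=\theta^j(p)$. So all $\theta^j(p)$ are congruent to $p$ modulo $H$. Fixing one prime element in each orbit and collecting factors,
\[
s=\kappa\prod_ip_i^{n_i}\cdot\frac{\theta(w)}{w},\qquad\kappa\in\mathbb Q^*,\quad w\in K^*,\quad n_i\ne0,
\]
where the finitely many $p_i$ lie in distinct orbits and $n_i$ is the degree of $s$ along the orbit of $p_i$. In particular no $p_i$ lies in $\mathcal O_0$. The factor in $H$ can be absorbed in $q$: the logarithmic derivative $f\mapsto\partial f/f$ turns products into sums, and $u\,\partial(\theta w)/\theta w=\theta(\partial w/w)$ by \eqref{eq:rel}. With $q_1=q-\partial w/w$, equation \eqref{eq:E1} becomes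
\begin{equation}\label{eq:E3}
u\sum_in_i\frac{\partial p_i}{p_i}+N=\theta(q_1)-uq_1 .
\end{equation}

\emph{Poles.} Say that $f\in K$ has a pole at a prime $p$ if $f\neq0$ and $v_p(f)<0$. Let $p\notin\mathcal O_0$. Since $u\,\partial p_i\in\mathcal L$, the left side of \eqref{eq:E3} has a pole at no more than one member of the orbit of $p$. Suppose $q_1$ has a pole at some $\theta^jp$, and let $j_0\le j_1$ be the least and largest such $j$. The poles of $uq_1$ in this orbit are those of $q_1$, and the poles of $\theta(q_1)$ are their images under $\theta$. At $\theta^{j_1+1}p$ only $\theta(q_1)$ has a pole, and at $\theta^{j_0}p$ only $uq_1$ has one. So the right side has poles at two distinct members of the orbit, a contradiction. Hence $q_1\in\mathcal L$, and both sides of \eqref{eq:E3} lie in $\mathcal L$. At $p_i$ all terms on the left other than $un_i\,\partial p_i/p_i$ have no pole, so this term has none. As $un_i$ is a unit of $\mathcal L$, this means $p_i\mid\partial p_i$ in $\mathcal L$, contrary to Lemma~\ref{lem:noprime}. So there are no $p_i$, equation \eqref{eq:E3}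 is $N=\theta(q_1)-x_0q_1$, and $N=0$ by Lemma~\ref{lem:key}.
\end{proof}

\begin{proof}[Proof of Theorems~\ref{thm:A} and~\ref{thm:B}]
By Proposition~\ref{prop:double} the rings $R_n$ are local and exact with $J^2=0$ and length $3$ on each side, and $R_{n+1}\cong\operatorname{End}({}_{R_n}E(R_n/J))$. By Propositions~\ref{prop:reduce} and~\ref{prop:solve} they are pairwise non-isomorphic. Fix $n$, and let $R_n=A_0,A_1,\dots,A_m\cong R_n$ $(m\ge1)$ be a chain in which consecutive rings are linked by bimodules ${}_{A_i}E_{A_{i+1}}$ defining Morita dualities. By Lemma~\ref{lem:otherside} and induction, $A_i\cong M_{k_i}(R_{n+i})$ with $k_i\ge1$. Then $R_n\cong M_{k_m}(R_{n+m})$ is local, so $k_m=1$ and $R_n\cong R_{n+m}$, a contradiction. The case $m=1$ says that no $R_n$ has self-duality, which proves Theorem~\ref{thm:A}, and the case $n=0$ is the last assertion of Theorem~\ref{thm:B}.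
\end{proof}

\section{Sharpness}\label{sec:sharp}

\begin{proof}[Proof of Theorem~\ref{thm:C}(i)]
The natural maps $R\to\operatorname{End}(R_R)$ and $R\to\operatorname{End}({}_RR)$ are always isomorphisms, so it suffices to show that ${}_RR$ and $R_R$ are injective cogenerators. If $R$ is semisimple, all modules are injective and $R$ contains every simple module on each side, so (F1) applies.

Let $R$ be exact, not semisimple, with $\operatorname{length}({}_RR)\le2$. Then $0\ne J\ne R$, so $J$ and $R/J$ are simple left modules. Hence $D=R/J$ is a division ring, $R$ is local, and $J^2=0$ because $J$ is nilpotent and $J^2$ is a submodule of ${}_RJ$. A proper left ideal lies in $J$, so the left ideals are $0,J,R$, and the only composition series of ideals is $0<J<R$. By exactness $J$ is a balanced $D$-bimodule, so $J_R$ is simple by Lemma~\ref{lem:layer}, and the right ideals are also $0,J,R$. By Baer's criterion, ${}_RR$ is injective if every homomorphism ${}_RJ\to{}_RR$ is a right multiplication. The image of such a map is $0$ or simple, so it lies in $J$, and the map is a right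 multiplication because $J$ is balanced. The same argument with left multiplications shows that $R_R$ is injective. On each side $J$ is a copy of the unique simple module, so (F1) applies.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:C}(ii)]
Let $Z$ be the center of $D$. We may assume $M\ne0$. Let $M^*=\operatorname{Hom}(M_D,D_D)$ be the right dual, with $(dhd')(m)=d\,h(d'm)$. We show that ${}^*M\cong M^*$, which turns ${}^{**}M$ into the ordinary double dual.

\emph{Reduction to $Z$-duals.} The reduced trace $\operatorname{Trd}:D\to Z$ is a nonzero $Z$-linear map with $\operatorname{Trd}(xy)=\operatorname{Trd}(yx)$. The form $(x,y)\mapsto\operatorname{Trd}(xy)$ is nondegenerate, since $xD=D$ for $x\ne0$. As $\dim_ZD<\infty$, every $Z$-linear map $D\to Z$ is $d\mapsto\operatorname{Trd}(dx)$ for a unique $x$. We claim that $f\mapsto\operatorname{Trd}\circ f$ gives bijections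
\[
{}^*M\to\operatorname{Hom}_Z({}_ZM,Z),\qquad M^*\to\operatorname{Hom}_Z(M_Z,Z).
\]
For the first, given $\varphi\in\operatorname{Hom}_Z({}_ZM,Z)$, an element $f\in{}^*M$ with $\operatorname{Trd}\circ f=\varphi$ must satisfy $\operatorname{Trd}(df(m))=\varphi(dm)$ for all $d$. This determines $f(m)$ uniquely, the resulting $f$ is additive, it is left linear because $\operatorname{Trd}(df(d'm))=\varphi(dd'm)=\operatorname{Trd}(dd'f(m))$, and $d=1$ gives $\operatorname{Trd}\circ f=\varphi$. The second bijection is obtained in the same way from $\operatorname{Trd}(h(m)d)=\varphi(md)$. Give both targets the bimodule structure $(d\varphi d')(m)=\varphi(d'md)$. Then both bijections are bimodule isomorphisms, because for $f\in{}^*M$ and $h\in M^*$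
\begin{align*}
\operatorname{Trd}\big((dfd')(m)\big)&=\operatorname{Trd}(f(md)d')=\operatorname{Trd}(d'f(md))=\operatorname{Trd}(f(d'md)),\\
\operatorname{Trd}\big((dhd')(m)\big)&=\operatorname{Trd}(d\,h(d'm))=\operatorname{Trd}(h(d'm)d)=\operatorname{Trd}(h(d'md)).
\end{align*}

\emph{Comparing the two $Z$-duals.} If $zm=mz$ for all $z\in Z$ and $m\in M$, the two targets coincide. In general the two actions of $Z$ differ, and we pass to the ring that contains both. Let $C$ be the ring of additive endomorphisms of $M$ generated by the left and the right multiplications by elements of $Z$. It is commutative, and it is a $Z$-algebra in two ways, through embeddings $\iota_l,\iota_r:Z\to C$. It is a $Z$-subspace of $\operatorname{End}_Z({}_ZM)$ through $\iota_l$ and of $\operatorname{End}_Z(M_Z)$ through $\iota_r$. Since $M$ is finite dimensional over $D$ on both sides and $\dim_ZD<\infty$, the ring $C$ is finite dimensional over $Z$ in both ways; in particular it is artinian. Let $\iota$ be either embedding and $U_\iota=\operatorname{Hom}_Z(C,Z)$, formed through $\iota$, with $(a\varphi)(x)=\varphi(xa)$.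 By adjunction $\operatorname{Hom}_C(X,U_\iota)\cong\operatorname{Hom}_Z(X,Z)$ naturally in the $C$-module $X$, so $U_\iota$ is injective. Its socle is the annihilator of $J(C)$, namely $\operatorname{Hom}_Z(C/J(C),Z)$. Now $C/J(C)$ is a finite product of fields $C_i$, each finite over $Z$, and $\operatorname{Hom}_Z(C_i,Z)$ is a $C_i$-space of $Z$-dimension $[C_i:Z]$, hence isomorphic to $C_i$. So the socle is isomorphic to $C/J(C)$, it is essential by (F2), and $U_\iota\cong E(C/J(C))$ for both embeddings. Therefore
\[
\operatorname{Hom}_Z({}_ZM,Z)\cong\operatorname{Hom}_C(M,U_{\iota_l})\cong\operatorname{Hom}_C(M,U_{\iota_r})\cong\operatorname{Hom}_Z(M_Z,Z),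
\]
compatibly with composition by $C$-linear endomorphisms of $M$. The maps $m\mapsto d'md$ are $C$-linear because $Z$ is central, and composition with them is the bimodule structure on the outer terms. Thus ${}^*M\cong M^*$ as bimodules.

\emph{Conclusion.} For $m\in M$ let $\operatorname{ev}_m(h)=h(m)$, a left linear map $M^*\to D$. From $\operatorname{ev}_{dm}(h)=(hd)(m)=(d\operatorname{ev}_m)(h)$ and $\operatorname{ev}_{md}(h)=h(m)d$, evaluation is a bimodule map $M\to{}^*(M^*)$, and it is bijective because $M_D$ is finite dimensional. So ${}^{**}M\cong{}^*(M^*)\cong M$. Let $R=D\ltimes M$, which is left artinian as $\dim{}_DM<\infty$, and $E=E({}_R(R/M))$. By Lemma~\ref{lem:endE}, $\operatorname{End}({}_RE)\cong D\ltimes{}^{**}M\cong R$, and $E\cong D\oplus{}^*M\cong D\oplus M^*$ as a left $D$-space, of dimension $1+\dim M_D<\infty$. So ${}_RE$ is finitely generated and injective, and it is a cogenerator by (F1). By (F4), ${}_RE_S$ with $S=\operatorname{End}({}_RE)\cong R$ defines a Morita duality.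
\end{proof}

\begin{thebibliography}{9}

\bibitem{AF} Anderson and Fuller, \emph{Rings and Categories of Modules}.

\bibitem{Mu} B.~J.~M\"uller, \emph{Linear compactness and Morita duality}, J.~Algebra 16 (1970).

\end{thebibliography}
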